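
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{The lower distortion bound for convex mappings of the Hilbert ball}


\begin{abstract}
Let $f$ be a normalized convex mapping of the unit ball $B$ of a complex Hilbert space $X$. It was conjectured that $\|Df(z)v\|\ge \|v\|/(1+\|z\|)^2$ for all $z\in B$ and $v\in X$, as is the case in dimension one. We show that this is false whenever $\dim X\ge 2$: an explicit $f$, which maps $B$ onto an affine image of a convex cone, has $\inf_{z\in B,\ \|v\|=1}\|Df(z)v\|=0$. On the other hand, we prove a sharp inequality for $D^2f(0)$ and deduce from it that the conjectured bound does hold, with sharp constant, for $\|z\|\le\rho_0$, where $\rho_0\approx 0.839$ is the positive root of $r^3+2r^2=2$.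
\end{abstract}

\section{The question and the results}

Let $X$ be a complex Hilbert space with inner product $\langle\cdot,\cdot\rangle$, linear in the first slot. Write $B=\{z\in X:\|z\|<1\}$ and $B_\rho=\{z\in X:\|z\|<\rho\}$. A \emph{normalized convex mapping} is a holomorphic $f:B\to X$ with $f(0)=0$ and $Df(0)=I$ that maps $B$ biholomorphically onto a convex domain. Here $Df(z)$ is the Fr\'echet derivative. Since $f^{-1}$ is holomorphic too, $Df(z)$ is a bounded invertible operator for every $z\in B$.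

How strongly can such a map contract near a point $z$? It is known that
\[
\frac{\|z\|}{(1+\|z\|)^2}\le\|Df(z)z\|\le\frac{\|z\|}{(1-\|z\|)^2},\qquad \|Df(z)\|\ge\frac1{(1+\|z\|)^2}\qquad(z\in B).
\]
The first estimate controls the radial direction $v=z$ and the last one the most expanded direction. The natural common strengthening of the two lower bounds is the following.

\medskip
\noindent\textbf{Conjecture.} \emph{If $f:B\to X$ is a normalized convex mapping, then}
\begin{equation}\label{conj}
\|Df(z)v\|\ge\frac{\|v\|}{(1+\|z\|)^2},\qquad z\in B,\ v\in X .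
\end{equation}

In dimension one this is the classical distortion theorem for convex univalent functions. In higher dimension the first example to try is the linear fractional map
\[
f(z)=\frac{z}{1-z_1},\qquad z_1=\langle z,e\rangle,\quad \|e\|=1 .
\]
It is a normalized convex mapping. Indeed, if $w=f(z)$ then $1+w_1=1/(1-z_1)$ and $z=w/(1+w_1)$, so $\|z\|<1$ means $\|w\|^2<|1+w_1|^2$, that is, $\|w-w_1e\|^2<1+2\operatorname{Re}w_1$; this describes a convex domain on which $1+w_1\ne0$. From
\[
Df(z)v=\frac{v}{1-z_1}+\frac{v_1z}{(1-z_1)^2}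
\]
we obtain, for $0\le r<1$,
\begin{equation}\label{halfplane}
\|Df(-re)e\|=\frac1{(1+r)^2},\qquad \|Df(-re)v\|=\frac{\|v\|}{1+r}\quad(v\perp e).
\end{equation}
The radial direction attains the conjectured bound, while in directions orthogonal to $z$ there is a whole factor $1+r$ to spare. This suggests that the radial direction is the critical one and that \eqref{conj} is true. It is not.

\begin{theorem}\label{thm:disproof}
Let $\dim X\ge2$ and put $\beta=\frac{\sqrt2-1}2\approx0.2071$. Let $e$ be a unit vector and write $z=z_1e+z'$ with $z_1=\langle z,e\rangle$ and $z'\perp e$. With principal powers,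
\[
f(z)=\frac1{\sqrt2}\left[\Big(\frac{1+z_1}{1-z_1}\Big)^{1/\sqrt2}-1\right]e+\frac1{1-z_1}\Big(\frac{1+z_1}{1-z_1}\Big)^{\beta}z'
\]
is a normalized convex mapping, and for every unit $v\perp e$ and $0<r<1$,
\[
\|Df(-re)v\|=\frac1{1+r}\Big(\frac{1-r}{1+r}\Big)^{\beta}\ \longrightarrow\ 0\qquad(r\to1).
\]
This number is smaller than $(1+r)^{-2}$ exactly for $r\in(r_*,1)$, where $r_*\approx0.917$ is the unique root in $(0,1)$ of $(1-r)^\beta(1+r)^{1-\beta}=1$; in particular it is smaller for $r=31/33$.
\end{theorem}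

So \eqref{conj} is false in every complex Hilbert space of dimension at least $2$; for the map $f$ above there is not even a constant $c>0$ with $\|Df(z)v\|\ge c\|v\|$ for all $z$ and $v$. The exponent $1/\sqrt2$ is not accidental: this $f$ is extremal in the following second-order inequality.

\begin{theorem}\label{thm:second}
If $f$ is a normalized convex mapping, then for all $v,w\in X$ and all unit $n\in X$,
\[
|\langle D^2f(0)(v,w),n\rangle|\le\sqrt{\|v\|^2+|\langle v,n\rangle|^2}\;\sqrt{\|w\|^2+|\langle w,n\rangle|^2}.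
\]
In particular $|\langle D^2f(0)(e,u),u\rangle|\le\sqrt2$ for orthonormal $e,u$, and $\sqrt2$ is attained by the map of Theorem~\ref{thm:disproof}.
\end{theorem}

In dimension one this is $|f''(0)|\le2$. Applied at every point of a radius, after moving that point to the origin, the inequality yields a positive result.

\begin{theorem}\label{thm:positive}
Let $\rho_0\approx0.839$ be the positive root of $r^3+2r^2=2$. If $f$ is a normalized convex mapping and $\|z\|\le\rho_0$, then
\[
\|Df(z)v\|\ge\frac{\|v\|}{(1+\|z\|)^2}\qquad(v\in X),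
\]
and the constant is sharp. For all $z\in B$ and $v\in X$,
\[
\|Df(z)v\|\ge\frac{\sqrt{1-\|z\|}}{(1+\|z\|)^{3/2}}\,\|v\| .
\]
\end{theorem}

Thus, for $\dim X\ge2$, inequality \eqref{conj} holds for $\|z\|\le\rho_0$ and fails in general at every radius in $(r_*,1)$. What happens for $\rho_0<\|z\|\le r_*$ is not determined here.

Section~\ref{sec:radius} reads the conjecture, for vectors parallel and orthogonal to $z$, as a statement about decay along a radius, which shows what a counterexample should do. Section~\ref{sec:cones} builds the counterexample from cones. Section~\ref{sec:second} proves Theorem~\ref{thm:second} by examining the image of a horoball, and Section~\ref{sec:ode} integrates that inequality to obtain Theorem~\ref{thm:positive}.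

\section{Moving along a radius}\label{sec:radius}

The idea is to bring each point of a radius back to the origin by an automorphism of $B$ and to follow the derivative there. Fix a unit vector $e$ and write $x=x_1e+x'$ with $x_1=\langle x,e\rangle$, $x'\perp e$. We need only the automorphisms of $B$ that translate along the diameter through $e$. They are standard (see \cite[\S2.2]{Rudin} and \cite{GR}), but we include the short computation. These translations become dilations in the coordinates
\[
\kappa(z)=(\zeta,\zeta')=\Big(\frac{1+z_1}{1-z_1},\ \frac{z'}{1-z_1}\Big).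
\]

\begin{lemma}\label{lem:auto}
\begin{enumerate}
\item[(a)] $\kappa$ maps $B$ biholomorphically onto $\mathcal H=\{(\zeta,\zeta')\in\mathbb C\times e^\perp:\|\zeta'\|^2<\operatorname{Re}\zeta\}$.
\item[(b)] For $t\in\mathbb R$ the map $\phi_t=\kappa^{-1}\circ\delta_t\circ\kappa$, where $\delta_t(\zeta,\zeta')=(e^{2t}\zeta,e^t\zeta')$, is a biholomorphic map of $B$ onto itself. Moreover $\phi_t\circ\phi_\tau=\phi_{t+\tau}$ and
\[
\phi_t(x)=\frac{x_1\cosh t+\sinh t}{\cosh t+x_1\sinh t}\,e+\frac{x'}{\cosh t+x_1\sinh t}.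
\]
\item[(c)] $\phi_t(0)=(\tanh t)e$, and $T_t:=D\phi_t(0)$ is multiplication by $\cosh^{-2}t$ on $\mathbb Ce$ and by $\cosh^{-1}t$ on $e^\perp$.
\item[(d)] $\displaystyle 1-\|\phi_t(x)\|^2=\frac{1-\|x\|^2}{|\cosh t+x_1\sinh t|^2}$ for $x\in B$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $\operatorname{Re}\zeta=(1-|z_1|^2)/|1-z_1|^2$, so for $z_1\ne1$ the condition $\|z'\|^2<1-|z_1|^2$ is the same as $\|\zeta'\|^2<\operatorname{Re}\zeta$. The inverse is $z_1=\frac{\zeta-1}{\zeta+1}$, $z'=(1-z_1)\zeta'=\frac{2\zeta'}{\zeta+1}$, which is holomorphic where $\operatorname{Re}\zeta>0$.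

(b) The dilations $\delta_t$ map $\mathcal H$ onto itself and satisfy $\delta_t\delta_\tau=\delta_{t+\tau}$. For the formula, $\phi_t(x)$ has first coordinate
\[
\frac{e^{2t}\zeta-1}{e^{2t}\zeta+1}=\frac{e^t(1+x_1)-e^{-t}(1-x_1)}{e^t(1+x_1)+e^{-t}(1-x_1)}=\frac{x_1\cosh t+\sinh t}{\cosh t+x_1\sinh t},
\]
and its component in $e^\perp$ is
\[
\frac{2e^t\zeta'}{e^{2t}\zeta+1}=\frac{2x'}{e^t(1+x_1)+e^{-t}(1-x_1)}=\frac{x'}{\cosh t+x_1\sinh t}.
\]

(c) The derivative of the first coordinate with respect to $x_1$ at $0$ is $1-\tanh^2t=\cosh^{-2}t$. The second component is $x'/\cosh t$ up to terms of second order.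

(d) $|\cosh t+x_1\sinh t|^2-|x_1\cosh t+\sinh t|^2=1-|x_1|^2$. Subtract $\|x'\|^2$ and divide.
\end{proof}

For a normalized convex $f$ set
\begin{equation}\label{M}
M(t)=D(f\circ\phi_t)(0)=Df((\tanh t)e)\,T_t .
\end{equation}
If $r=\tanh s$ with $s\ge0$, then
\begin{equation}\label{hyp}
e^{-2s}=\frac{1-r}{1+r},\qquad \cosh^2s=\frac1{1-r^2},\qquad e^{-s}\cosh s=\frac1{1+r}.
\end{equation}
Thus the conjectured factor $(1+r)^{-2}$ equals $e^{-2s}\cosh^2s$. By \eqref{M} and Lemma~\ref{lem:auto}(c), at the point $-re=\phi_{-s}(0)$ the conjecture for the vector $e$ and for vectors $v\perp e$ reads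
\begin{equation}\label{rates}
\|M(-s)e\|\ge e^{-2s},\qquad \|M(-s)v\|\ge e^{-2s}\cosh s\,\|v\|\quad(v\perp e).
\end{equation}
In the radial direction decay like $e^{-2s}$ is allowed. Since $e^{-2s}\cosh s\sim\frac12e^{-s}$, in directions orthogonal to $e$ only decay like $e^{-s}$ is allowed, and this is the rate of the map in \eqref{halfplane}. A map for which $M(-s)$ decays on $e^\perp$ like $e^{-2\alpha s}$ with some $2\alpha>1$ would therefore refute the conjecture, however small the excess. The violation shows only for large $s$: if $2\alpha<2$, then $e^{-2\alpha s}\ge e^{-2s}\cosh s$ for small $s>0$.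

\section{Cones and the counterexample}\label{sec:cones}

The most direct way to get a pure exponential $M(t)$ is to let $f$ turn the dilations $\delta_t$ of $\mathcal H$ into scalar multiplications. Powers of $\zeta$ do this. For $0<\alpha\le1$ and principal powers put
\begin{equation}\label{w}
w_1=\zeta^\alpha,\qquad w'=\zeta^{\alpha-1/2}\zeta'.
\end{equation}
Then $\delta_t$ acts as $w_1\mapsto e^{2\alpha t}w_1$, $w'\mapsto e^{2(\alpha-1/2)t}e^tw'=e^{2\alpha t}w'$. The image of $\mathcal H$ is a cone, and the only question is whether this cone is convex.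

\medskip
\noindent\textbf{The borderline case, $\alpha=\frac12$.} Here $w_1=\sqrt\zeta$ and $w'=\zeta'$, and $\|\zeta'\|^2<\operatorname{Re}\zeta$ becomes
\[
\|w'\|^2<\operatorname{Re}(w_1^2),\qquad\text{i.e.}\qquad \|w'\|^2+(\operatorname{Im}w_1)^2<(\operatorname{Re}w_1)^2,\quad \operatorname{Re}w_1>0 .
\]
This is a circular cone, convex by the triangle inequality. Its rate is $2\alpha=1$, exactly the borderline. To break the conjecture we need only a convex cone with slightly larger $\alpha$, and since the circular cone has a strictly convex cross-section, one may hope that some deformation is allowed.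

\medskip
\noindent\textbf{How far can $\alpha$ grow?} Write $w_1=\lambda e^{i\theta}$ with $\lambda>0$ and $|\theta|<\alpha\pi/2$. Then $|\zeta|=\lambda^{1/\alpha}$ and $\arg\zeta=\theta/\alpha$, and the condition $\|\zeta'\|^2<\operatorname{Re}\zeta$ becomes
\begin{equation}\label{R}
\|w'\|<|\zeta|^{\alpha-1/2}(\operatorname{Re}\zeta)^{1/2}=\lambda\cos^{1/2}(\theta/\alpha)=:R_\alpha(w_1).
\end{equation}
On the cross-section $\operatorname{Re}w_1=1$ we have $\lambda=1/\cos\theta$ and $\operatorname{Im}w_1=\tan\theta$, and for small $\theta$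
\[
R_\alpha=\frac{\cos^{1/2}(\theta/\alpha)}{\cos\theta}=1+\Big(\frac12-\frac1{4\alpha^2}\Big)\theta^2+O(\theta^4).
\]
If $\dim X\ge2$, convexity of the cone requires $R_\alpha$ to be concave along this cross-section, which forces $\alpha\le1/\sqrt2$ (see Figure~\ref{fig:cone}). By the next proposition this is the only obstruction.

\begin{figure}[t]
\centering
\begin{tikzpicture}[scale=1.25]
\draw[->] (-2.5,0)--(2.6,0) node[right] {$\operatorname{Im}w_1$};
\draw[->] (0,-1.4)--(0,1.5) node[above] {$w'$};
\draw[dashed] (0,0) circle (1);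
\draw[thick] (-2.018,0) -- plot[domain=-90:90,samples=91] ({tan(63.569*sin(\x))},{sqrt(cos(89.9*sin(\x)))/cos(63.569*sin(\x))}) -- (2.018,0);
\draw[thick] (-2.018,0) -- plot[domain=-90:90,samples=91] ({tan(63.569*sin(\x))},{-sqrt(cos(89.9*sin(\x)))/cos(63.569*sin(\x))}) -- (2.018,0);
\end{tikzpicture}
\caption{Slices, for $X=\mathbb C^2$, by $\operatorname{Re}w_1=1$ and $w'$ real, of the cones $\|w'\|<|w_1|\cos^{1/2}(\alpha^{-1}\arg w_1)$. Dashed: $\alpha=\frac12$, the circular cone. Solid: $\alpha=1/\sqrt2$. The solid curve has zero curvature where it crosses the vertical axis; for larger $\alpha$ it would bend inward there.}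
\label{fig:cone}
\end{figure}

\begin{proposition}\label{prop:family}
Let $0<\alpha\le1/\sqrt2$. With $\zeta=\frac{1+z_1}{1-z_1}$ and principal powers,
\[
f_\alpha(z)=\frac1{2\alpha}\big(\zeta^\alpha-1\big)e+\frac{\zeta^{\alpha-1/2}}{1-z_1}\,z'
\]
is a normalized convex mapping, and $D^2f_\alpha(0)(e,u)=2\alpha u$ for $u\perp e$.
\end{proposition}

\begin{proof}
\emph{Normalization.} For $z\in B$ the number $\zeta$ lies in the right half-plane, so $f_\alpha$ is holomorphic. Clearly $f_\alpha(0)=0$. Since $\zeta=1+2z_1+O(z_1^2)$, the first coefficient is $\frac1{2\alpha}(\zeta^\alpha-1)=z_1+O(z_1^2)$, and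
\[
\frac{\zeta^{\alpha-1/2}}{1-z_1}=1+\big(2(\alpha-\tfrac12)+1\big)z_1+O(z_1^2)=1+2\alpha z_1+O(z_1^2).
\]
Hence $Df_\alpha(0)=I$. For $u\perp e$ the mixed second-order term of $f_\alpha(ae+bu)$ is $2\alpha\,ab\,u$, so $D^2f_\alpha(0)(e,u)=2\alpha u$.

\emph{Biholomorphy.} By Lemma~\ref{lem:auto}(a), $\kappa$ maps $B$ biholomorphically onto $\mathcal H$. The map \eqref{w} has on $\operatorname{Re}\zeta>0$ the holomorphic inverse $\zeta=w_1^{1/\alpha}$, $\zeta'=\zeta^{1/2-\alpha}w'$, where $w_1$ ranges over the sector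
\[
S_\alpha=\{\lambda e^{i\theta}:\lambda>0,\ |\theta|<\alpha\pi/2\}.
\]
By \eqref{R} the image of $\mathcal H$ is $\Omega_\alpha=\{(w_1,w'):w_1\in S_\alpha,\ \|w'\|<R_\alpha(w_1)\}$. Since $f_\alpha=\frac{w_1-1}{2\alpha}e+w'$, the map $f_\alpha$ is biholomorphic from $B$ onto an invertible affine image of $\Omega_\alpha$.

\emph{Convexity.} The sector $S_\alpha$ is convex because its half-angle is less than $\pi/2$. It suffices that $R_\alpha$ be concave on $S_\alpha$, since then for two points of $\Omega_\alpha$ and $0\le\tau\le1$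
\[
\|\tau w'+(1-\tau)\tilde w'\|<\tau R_\alpha(w_1)+(1-\tau)R_\alpha(\tilde w_1)\le R_\alpha(\tau w_1+(1-\tau)\tilde w_1).
\]
Write $R_\alpha=\lambda g(\theta)$ with $g=\cos^{1/2}(\theta/\alpha)$. In the orthonormal polar frame the Hessian of $\lambda g(\theta)$ has radial entry $\partial_\lambda^2(\lambda g)=0$, mixed entry $\partial_\lambda(\lambda^{-1}\partial_\theta(\lambda g))=\partial_\lambda g'=0$, and angular entry
\[
\lambda^{-2}\partial_\theta^2(\lambda g)+\lambda^{-1}\partial_\lambda(\lambda g)=(g''+g)/\lambda .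
\]
So we need $g+g''\le0$. Put $C=\cos(\theta/\alpha)=g^2\in(0,1]$. From $2gg'=C'$ we get $g'^2=\frac{C'^2}{4C}=\frac{1-C^2}{4\alpha^2C}$, and differentiating once more, $g'^2+gg''=\frac12C''=-\frac{C}{2\alpha^2}$. Therefore
\[
g(g+g'')=C\Big(1-\frac1{2\alpha^2}\Big)-\frac{1-C^2}{4\alpha^2C}\le0,
\]
because $2\alpha^2\le1$. Hence $R_\alpha$ is concave and $f_\alpha(B)$ is convex.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:disproof}]
The map in the theorem is $f_\alpha$ with $\alpha=1/\sqrt2$, since $\frac1{2\alpha}=\frac1{\sqrt2}$ and $\alpha-\frac12=\beta$. So it is a normalized convex mapping.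

Let $v\perp e$ be a unit vector and $z=-re$. In the direction $v$ the coordinate $z_1$ does not change, and for fixed $z_1$ the map $f$ is affine in $z'$; hence
\[
Df(-re)v=\frac{\zeta^\beta}{1-z_1}v=\frac1{1+r}\Big(\frac{1-r}{1+r}\Big)^\beta v ,
\]
whose norm tends to $0$ as $r\to1$. It is smaller than $(1+r)^{-2}$ if and only if $h(r):=(1-r)^\beta(1+r)^{1-\beta}<1$. Now
\[
(\log h)'(r)=\frac{1-\beta}{1+r}-\frac{\beta}{1-r}=\frac{(1-2\beta)-r}{1-r^2},
\]
and $0<1-2\beta<1$, so $h$ increases strictly on $[0,1-2\beta]$ and decreases strictly on $[1-2\beta,1)$. As $h(0)=1$ and $h(r)\to0$ for $r\to1$, there is exactly one $r_*\in(0,1)$ with $h(r_*)=1$, and, within $(0,1)$, $h<1$ exactly on $(r_*,1)$.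

For $r=\frac{31}{33}$ no numerical evaluation is needed. Here $\frac{1-r}{1+r}=\frac1{32}$ and $1+r=\frac{64}{33}$, and $\beta>\frac15$ because $\sqrt2>1.4$. Hence
\[
\|Df(-re)v\|<\frac{33}{64}\cdot32^{-1/5}=\frac{33\cdot32}{64^2}<\frac{33^2}{64^2}=\frac1{(1+r)^2}.\qedhere
\]
\end{proof}

\begin{remark}
Let $\dim X\ge2$. Scaling in the coordinates \eqref{w} gives $M(t)=e^{2\alpha t}I$ for $f_\alpha$. So $\|Df_\alpha(-re)v\|=e^{-2\alpha s}\cosh s$ for unit $v\perp e$ and $r=\tanh s$, and by \eqref{rates} the map $f_\alpha$ violates the conjecture near the sphere whenever $\frac12<\alpha\le1/\sqrt2$. If $1/\sqrt2<\alpha\le1$, then $\Omega_\alpha$ is not convex, by the expansion after \eqref{R}. Theorem~\ref{thm:second} shows more: no normalized convex mapping has a coefficient $\langle D^2f(0)(e,u),u\rangle$ of larger modulus than that of $f_{1/\sqrt2}$.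
\end{remark}

\section{The second-order inequality}\label{sec:second}

Convexity of $f(B)$ is a statement about the boundary of $f(B)$, whereas we want information at $0$. The remedy is that $f$ also maps certain smaller sets, with the origin on their boundary, onto convex sets.

\begin{lemma}\label{lem:sub}
Let $f$ be a normalized convex mapping.
\begin{enumerate}
\item[(a)] For every unit vector $e$ and every $t\in\mathbb R$, with $\phi_t$ and $M(t)$ as in Section~\ref{sec:radius}, $f_t:=M(t)^{-1}\big(f\circ\phi_t-f(\phi_t(0))\big)$ is a normalized convex mapping.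
\item[(b)] $f(B_\rho)$ is convex for $0<\rho<1$.
\item[(c)] For every unit vector $n$, writing $z_n=\langle z,n\rangle$, the \emph{horoball}
\[
E=\{z\in X:\|z\|^2+|z_n|^2<2\operatorname{Re}z_n\}
\]
is an open subset of $B$, and $f(E)$ is convex.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The map $f_t$ is biholomorphic onto the image of $f(B)$ under an invertible affine map, and $f_t(0)=0$, $Df_t(0)=M(t)^{-1}M(t)=I$.

(b) Let $x,y\in B_\rho$, not both $0$ (otherwise there is nothing to prove), put $\sigma=\max(\|x\|,\|y\|)<\rho$, and let $\tau\in[0,1]$. Let $e$ be any unit vector. As $f(B)$ is convex, the formula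
\[
F(z)=f^{-1}\Big((1-\tau)f\big(\langle z,e\rangle x/\sigma\big)+\tau f\big(\langle z,e\rangle y/\sigma\big)\Big)
\]
defines a holomorphic map $F:B\to B$ with $F(0)=0$. The Schwarz lemma gives $\|F(z)\|\le\|z\|$ (apply the one-variable lemma to $\lambda\mapsto\langle F(\lambda u),m\rangle$ for unit vectors $u,m$). In particular $\|F(\sigma e)\|\le\sigma<\rho$, and $(1-\tau)f(x)+\tau f(y)=f(F(\sigma e))\in f(B_\rho)$.

(c) If $z\in E$, then $\|z\|^2<2\operatorname{Re}z_n-|z_n|^2=1-|1-z_n|^2\le1$; so $E\subset B$. Take $e=n$ in Lemma~\ref{lem:auto}, let $0<\rho=\tanh t<1$ and put $E_\rho=\phi_t(B_\rho)$. A point $z\in B$ belongs to $E_\rho$ if and only if $1-\|\phi_{-t}(z)\|^2>1-\rho^2=\cosh^{-2}t$. By Lemma~\ref{lem:auto}(d) this means $1-\|z\|^2>|1-\rho z_n|^2$, that is,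
\[
\rho^{-1}\|z\|^2+\rho|z_n|^2<2\operatorname{Re}z_n .
\]
The left side is continuous and nonincreasing in $\rho\in(0,1]$, since its derivative is $-\rho^{-2}\|z\|^2+|z_n|^2\le0$. Hence the sets $E_\rho$ increase with $\rho$ and are contained in $E$, which is the case $\rho=1$ of the inequality; by continuity at $\rho=1$ every point of $E$ lies in some $E_\rho$. So $E=\bigcup_\rho E_\rho$. By (a) and (b), $f(E_\rho)=f(\phi_t(B_\rho))$ is an affine image of the convex set $f_t(B_\rho)$, so it is convex. Then $f(E)$ is an increasing union of convex sets, hence convex.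
\end{proof}

In the coordinates of Section~\ref{sec:radius} with $e=n$, the horoball $E$ is simply $\|\zeta'\|^2<\operatorname{Re}\zeta-1$, a translate of $\mathcal H$. Its boundary passes through the origin $z=0$, where it is tangent to the real hyperplane $\operatorname{Re}z_n=0$. Over a tangent vector $v$, with $\operatorname{Re}v_n=0$, the boundary rises to the height $\operatorname{Re}z_n\approx\frac12(\|v\|^2+|v_n|^2)$, which is $\frac12\|v\|^2$ if $v\perp n$ and $\|v\|^2$ if $v\in i\mathbb Rn$. This anisotropy is the source of the constant $\sqrt2$.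

\begin{proof}[Proof of Theorem~\ref{thm:second}]
Let $P=\frac12D^2f(0)$, so that $f(z)=z+P(z,z)+O(\|z\|^3)$ as $z\to0$, and write $v_n=\langle v,n\rangle$. Let $E$ be the horoball of Lemma~\ref{lem:sub}(c).

\smallskip
\emph{Step 1: $\operatorname{Re}\langle P(v,v),n\rangle\ge-\frac12(\|v\|^2+|v_n|^2)$ whenever $\operatorname{Re}v_n=0$.}

Since $0\notin E$ and $f$ is injective, the nonempty open convex set $f(E)$ does not contain $0$. By the Hahn--Banach theorem there is a unit vector $m$ with $\operatorname{Re}\langle\omega,m\rangle>0$ for all $\omega\in f(E)$. We claim that $m=n$. If $\operatorname{Re}\langle h,n\rangle>0$, then $\varepsilon h\in E$ for small $\varepsilon>0$, because the defining inequality compares $O(\varepsilon^2)$ with $2\varepsilon\operatorname{Re}\langle h,n\rangle$. Dividing $\operatorname{Re}\langle f(\varepsilon h),m\rangle>0$ by $\varepsilon$ and letting $\varepsilon\to0$ gives $\operatorname{Re}\langle h,m\rangle\ge0$. By continuity this holds whenever $\operatorname{Re}\langle h,n\rangle\ge0$.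 If $\operatorname{Re}\langle h,n\rangle=0$, we may use both $h$ and $-h$, so $\operatorname{Re}\langle h,m\rangle=0$. Hence $m$ is a real multiple of $n$, and a positive one, as $h=n$ shows; so $m=n$.

Now let $\operatorname{Re}v_n=0$ and fix $c>\frac12(\|v\|^2+|v_n|^2)$. The curve $z(\varepsilon)=\varepsilon v+\varepsilon^2cn$ enters $E$: for small $\varepsilon>0$,
\[
\|z(\varepsilon)\|^2+|z(\varepsilon)_n|^2=\varepsilon^2(\|v\|^2+|v_n|^2)+O(\varepsilon^3)<2c\varepsilon^2=2\operatorname{Re}z(\varepsilon)_n .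
\]
Therefore
\[
0<\operatorname{Re}\langle f(z(\varepsilon)),n\rangle=\varepsilon^2\big(c+\operatorname{Re}\langle P(v,v),n\rangle\big)+O(\varepsilon^3),
\]
so $c+\operatorname{Re}\langle P(v,v),n\rangle\ge0$. Let $c$ decrease to $\frac12(\|v\|^2+|v_n|^2)$.

\smallskip
\emph{Step 2: $|\langle P(v,v),n\rangle|\le\frac12(\|v\|^2+|v_n|^2)$ for all $v\in X$.}

Step 1 has a side condition and bounds only a real part from below. Rotating $v$ and $n$ removes both restrictions. Choose a real $\eta$ with $\operatorname{Re}(e^{i\eta}v_n)=0$. For real $\chi$ the vector $e^{i\chi}v$ and the unit vector $e^{i(\chi-\eta)}n$ have inner product $e^{i\eta}v_n$, so Step 1 applies to them and gives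
\[
\operatorname{Re}\big(e^{i(\chi+\eta)}\langle P(v,v),n\rangle\big)\ge-\tfrac12(\|v\|^2+|v_n|^2).
\]
As $\chi$ is arbitrary, the claim follows.

\smallskip
\emph{Step 3: polarization.} The function $N(v)=\big(\frac12(\|v\|^2+|v_n|^2)\big)^{1/2}$ is a norm given by an inner product, and $q(v,w)=\langle P(v,w),n\rangle$ is symmetric and bilinear with $|q(v,v)|\le N(v)^2$. From $4q(v,w)=q(v+w,v+w)-q(v-w,v-w)$ and the parallelogram law,
\[
|q(v,w)|\le\tfrac14\big(N(v+w)^2+N(v-w)^2\big)=\tfrac12\big(N(v)^2+N(w)^2\big).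
\]
Applying this to $v/N(v)$ and $w/N(w)$ for nonzero $v,w$ gives $|q(v,w)|\le N(v)N(w)$. Multiplication by $2$ is the asserted inequality.

\smallskip
For orthonormal $e,u$ take $v=e$ and $w=n=u$; the right side is $1\cdot\sqrt2$. Equality for the map of Theorem~\ref{thm:disproof} is Proposition~\ref{prop:family} with $2\alpha=\sqrt2$.
\end{proof}

\begin{remark}
Convexity cannot be dropped. If $e,u$ are orthonormal and $a\in\mathbb C$, then $f(z)=z+az_1^2u$, with $z_1=\langle z,e\rangle$, is biholomorphic from $B$ onto $f(B)$ with $f(0)=0$, $Df(0)=I$ and $\langle D^2f(0)(e,e),u\rangle=2a$. The inequality of Theorem~\ref{thm:second} would give $|2a|\le1$, which fails for $|a|>\frac12$.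
\end{remark}

\section{Integrating along a radius}\label{sec:ode}

Let $f$ be a normalized convex mapping, $z\in B$, $z\ne0$, $r=\|z\|=\tanh s$, $e=z/r$, and $v\ne0$. (For $z=0$ or $v=0$ the inequalities of Theorem~\ref{thm:positive} are trivial.) With $M(t)$ as in \eqref{M} and $f_t$ as in Lemma~\ref{lem:sub}(a), we have $f\circ\phi_t=f(\phi_t(0))+M(t)f_t$. The group law therefore gives
\[
M(t+\tau)=D(f\circ\phi_t\circ\phi_\tau)(0)=M(t)\,Df_t((\tanh\tau)e)\,T_\tau .
\]
Since $T_\tau=I+O(\tau^2)$, differentiation at $\tau=0$ yields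
\[
M'(t)=M(t)A_t,\qquad A_t=D^2f_t(0)(e,\cdot).
\]
Put $y=Df(z)v$ and $w(t)=M(t)^{-1}y$. Since $M(0)=I$ and $M(s)=Df(z)T_s$,
\begin{equation}\label{ode}
\dot w=-A_tw,\qquad w(0)=y,\qquad w(s)=T_s^{-1}v=\cosh^2s\,v_1e+\cosh s\,v' .
\end{equation}
So a lower bound for $\|y\|$ is an upper bound for the growth of $w$ from time $0$ to time $s$; note that $w(t)\ne0$ throughout. Growth is controlled by Theorem~\ref{thm:second}, applied to $f_t$: for unit $n$,
\begin{equation}\label{A}
|\langle A_tw,n\rangle|\le\sqrt{1+|\langle e,n\rangle|^2}\,\sqrt{\|w\|^2+|\langle w,n\rangle|^2}.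
\end{equation}

\begin{proof}[Proof of the bound for all $z$]
Taking $n=w/\|w\|$ in \eqref{A} gives $|\langle A_tw,w\rangle|\le2\|w\|^2$. Hence $\frac{d}{dt}\|w\|^2\le4\|w\|^2$ and $\|w(s)\|\le e^{2s}\|y\|$. Since $\|v\|=\|T_sw(s)\|\le\|w(s)\|/\cosh s$, we get, using \eqref{hyp},
\[
\|Df(z)v\|\ge e^{-2s}\cosh s\,\|v\|=\frac{1-r}{1+r}\cdot\frac1{\sqrt{1-r^2}}\,\|v\|=\frac{\sqrt{1-r}}{(1+r)^{3/2}}\,\|v\| .\qedhere
\]
\end{proof}

If $\dim X=1$, then $\|T_sw(s)\|=\|w(s)\|/\cosh^2s$, and the same argument gives $e^{-2s}\cosh^2s=(1+r)^{-2}$ for every $r$: this is the classical theorem. In higher dimension the estimate just proved loses the factor $\cosh s$ on $e^\perp$, since by \eqref{ode} the component $v'$ is magnified only by $\cosh s$.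

\medskip
\noindent\textbf{A growing weight.} To recover the loss, we write $w=w_1e+w'$ with $w'\perp e$ and measure $w$ by
\[
\Phi(t)=|w_1|^2+k(t)\|w'\|^2,\qquad k(0)=1,
\]
so that $\Phi(0)=\|y\|^2$. If $\dot\Phi\le4\Phi$ on $[0,s]$ and $k(s)\ge\cosh^2s$, then
\[
\cosh^4s\,\|v\|^2\le\cosh^4s\,|v_1|^2+k(s)\cosh^2s\,\|v'\|^2=\Phi(s)\le e^{4s}\|y\|^2,
\]
which is the conjectured bound. The rate $4$ is dictated by the radial direction, where \eqref{halfplane} leaves no room. On $e^\perp$ there is room. If $w_1=0$, then $\langle e,w\rangle=0$, and \eqref{A} with $n=w/\|w\|$ gives $|\langle A_tw,w\rangle|\le\sqrt2\,\|w\|^2$; thus $\dot\Phi\le(2\sqrt2+\dot k/k)\Phi$ at such an instant. So a growth rate $\dot k/k$ up to $4-2\sqrt2\approx1.17$ can be afforded there. We take $k=e^t$ and check that the interaction of $w_1$ and $w'$ does no harm for moderate $k$.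

\begin{lemma}\label{lem:growth}
Let $k(t)=e^t$. If $e^s\le\frac72$, then $\dot\Phi\le4\Phi$ on $[0,s]$.
\end{lemma}

\begin{proof}
Let $W$ be the self-adjoint operator with $Wx=x_1e+kx'$, so that $\Phi=\langle w,Ww\rangle$. Put
\[
p=|w_1|^2,\qquad q=k\|w'\|^2,\qquad d=\|Ww\|^2=p+kq>0 .
\]
Then $\|w\|^2=p+q/k$, $\Phi=p+q$ and $|\langle e,Ww\rangle|^2=p$. Taking $n=Ww/\sqrt d$ in \eqref{A} and multiplying by $\sqrt d$,
\[
|\langle A_tw,Ww\rangle|\le L:=\sqrt{d+p}\;\sqrt{\|w\|^2+\Phi^2/d}.
\]
Since $\dot k=k$, we have $\dot\Phi=-2\operatorname{Re}\langle A_tw,Ww\rangle+k\|w'\|^2\le2L+q$. It remains to show $2L+q\le4(p+q)$, that is, $L\le2p+\frac32q$, for $1\le k\le\frac72$. We have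
\[
L^2=(2p+kq)\Big[p+\frac qk+\frac{(p+q)^2}{p+kq}\Big],
\]
and $(p+\frac qk)(p+kq)+(p+q)^2=2p^2+(k+2+\frac1k)pq+2q^2$. Hence
\begin{align*}
L^2(p+kq)&=(2p+kq)\big[2p^2+(k+2+\tfrac1k)pq+2q^2\big]\\
&=4p^3+(4k+4+\tfrac2k)p^2q+(k^2+2k+5)pq^2+2kq^3,\\
(2p+\tfrac32q)^2(p+kq)&=(4p^2+6pq+\tfrac94q^2)(p+kq)\\
&=4p^3+(4k+6)p^2q+(6k+\tfrac94)pq^2+\tfrac94kq^3 .
\end{align*}
The second expression minus the first equals
\[
q\Big[\big(2-\tfrac2k\big)p^2+b(k)\,pq+\tfrac k4q^2\Big],\qquad b(k)=4k-k^2-\tfrac{11}4 .
\]
The function $b$ is concave with $b(1)=b(3)=\frac14$. If $1\le k\le3$, then $b(k)\ge\frac14$ and all coefficients in the bracket are nonnegative. If $3\le k\le\frac72$, then $b$ decreases from $\frac14$ to $b(\frac72)=-1$, so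
\[
b(k)^2\le1<4\le2(k-1)=4\cdot\big(2-\tfrac2k\big)\cdot\tfrac k4,
\]
and the quadratic form in the bracket is nonnegative because its discriminant is negative and its leading coefficient is positive. In both cases $L\le2p+\frac32q$.
\end{proof}

\begin{proof}[Proof of the bound for $\|z\|\le\rho_0$]
The function $r^3+2r^2$ increases for $r\ge0$, and $0.84^3+2\cdot0.84^2=2.003904>2$; so $\rho_0<0.84$. For $0<r\le\rho_0$,
\[
e^{2s}=\frac{1+r}{1-r}<\frac{1.84}{0.16}=11.5<\frac{49}4 ,
\]
so Lemma~\ref{lem:growth} applies and $\Phi(s)\le e^{4s}\Phi(0)$. By \eqref{ode} this says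
\begin{equation}\label{final}
\cosh^4s\,|v_1|^2+e^s\cosh^2s\,\|v'\|^2\le e^{4s}\|y\|^2 .
\end{equation}
By \eqref{hyp} the condition $e^s\ge\cosh^2s$ is $\sqrt{\frac{1+r}{1-r}}\ge\frac1{1-r^2}$, or, after squaring and clearing denominators, $(1+r)^3(1-r)\ge1$. Since
\[
(1+r)^3(1-r)=1+2r-2r^3-r^4=1+r(2-2r^2-r^3),
\]
it holds precisely when $r^3+2r^2\le2$, i.e.\ for $r\le\rho_0$. For such $r$, \eqref{final} gives $\cosh^4s\,\|v\|^2\le e^{4s}\|y\|^2$, that is,
\[
\|Df(z)v\|\ge e^{-2s}\cosh^2s\,\|v\|=\frac{\|v\|}{(1+r)^2}.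
\]
The constant is sharp for every $r$: by the first equality in \eqref{halfplane}, the map $z/(1-z_1)$ attains it at $z=-re$, $v=e$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{GR} Goebel and Reich, \emph{Uniform Convexity, Hyperbolic Geometry, and Nonexpansive Mappings}.
\bibitem{Rudin} Rudin, \emph{Function Theory in the Unit Ball of $\mathbb C^n$}.
\end{thebibliography}

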